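\title{The equational theory of cancellative residuated chains is undecidable}

\begin{abstract}
We show that the set of identities valid in the variety of cancellative members of the variety generated by residuated chains is $\Sigma^0_1$-complete, hence undecidable. A non-invertible element of a cancellative residuated chain produces ``infinitesimals'', and with their help strict inequalities express equations between group words. This reduces the quasi-identities of bi-ordered groups to identities of residuated lattices, and a Mihailova-type construction encodes the word problem of a finitely presented group in such quasi-identities. The lower bound holds for every variety of integrally closed residuated lattices that is contained in the variety generated by chains and contains one fixed cancellative chain.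
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A \emph{residuated lattice} is an algebra $(L,\wedge,\vee,\cdot,\backslash,/,e)$ such that $(L,\wedge,\vee)$ is a lattice, $(L,\cdot,e)$ is a monoid, and for all $x,y,z\in L$
\[
xy\le z\iff y\le x\backslash z\iff x\le z/y .
\]
Thus $x\backslash z$ is the largest $y$ with $xy\le z$, the best approximation from below to a quotient of $z$ by $x$; in particular $x(x\backslash z)\le z$. Multiplication is monotone: if $y\le y'$, then $y\le y'\le x\backslash(xy')$, so $xy\le xy'$, and likewise on the other side. A \emph{residuated chain} is a residuated lattice whose order is total.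

Two examples mark the range. A \emph{bi-ordered group}, that is, a group with a total order compatible with left and right multiplication, is a residuated chain with $x\backslash z=x^{-1}z$ and $z/y=zy^{-1}$; here division is exact. The additive monoid $\mathbb Z^-=\{0,-1,-2,\dots\}$ is a residuated chain with $e=0$ and $\alpha\backslash\lambda=\lambda/\alpha=\min(0,\lambda-\alpha)$; here division is truncated, and only $e$ is invertible.

Residuated lattices form a variety $\mathcal{RL}$, a class defined by identities. A residuated lattice is \emph{cancellative} if $xy=xz$ implies $y=z$ and $yx=zx$ implies $y=z$. Both examples are cancellative. Cancellativity is expressed by the identities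
\[
(xy)/y=x,\qquad y\backslash(yx)=x .
\]
Indeed, $u=(xy)/y$ always satisfies $x\le u$ and $xy\le uy\le xy$, so cancellation gives $u=x$; conversely, the first identity recovers $x$ from $xy$ and $y$; the second identity is the mirror image. Let $\mathcal{RL}^C$ be the variety generated by all residuated chains, and let $\mathit{Can}\mathcal{RL}^C$ be the variety of its cancellative members.

\medskip
\noindent\textbf{Problem.} Is the set of identities that hold in every member of $\mathit{Can}\mathcal{RL}^C$ decidable?
\medskip

There are reasons to guess that it is. An identity $s=t$ between monoid words holds in $\mathit{Can}\mathcal{RL}^C$ only if $s$ and $t$ are the same word, because free groups can be bi-ordered (Lemma~\ref{lem:free}). For groups, identities are decided by free reduction; undecidability enters with the word problem, that is, with relators as \emph{hypotheses}, and an identity has no hypotheses. Nor is it apparent how the order could supply them. In a chain, the failure of $e\le t_1\vee\dots\vee t_m$ is a system of strict inequalities $t_i<e$. In the ordered group $\mathbb R$ every term is a continuous function, so an identity that fails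 at a point of $\mathbb R^n$ fails near that point, and its failure cannot force an equation such as $x=0$.

The answer is nevertheless negative. Recall that a set of strings is $\Sigma^0_1$ if it is recursively enumerable; a set $A$ is \emph{many-one reducible} to $B$ if there is a computable $f$ with $x\in A\iff f(x)\in B$; and $B$ is \emph{$\Sigma^0_1$-hard} if every $\Sigma^0_1$ set is many-one reducible to it, \emph{$\Sigma^0_1$-complete} if moreover $B$ is $\Sigma^0_1$. A $\Sigma^0_1$-hard set is undecidable.

\begin{theorem}\label{thm:main}
The set of identities valid in $\mathit{Can}\mathcal{RL}^C$ is $\Sigma^0_1$-complete, hence undecidable.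
\end{theorem}

The first half of the proof shows that identities can carry hypotheses after all.

\begin{theorem}\label{thm:reduction}
From group words $u_1,\dots,u_k,r_1,\dots,r_l$ one can compute an identity that holds in $\mathit{Can}\mathcal{RL}^C$ if and only if there is no bi-ordered group with an assignment making $u_1=\dots=u_k=1$ and $r_1>1,\dots,r_l>1$.
\end{theorem}

A \emph{quasi-identity} of groups is an implication $u_1=1\ \&\ \cdots\ \&\ u_k=1\Rightarrow r=1$. The reverse of a bi-order is a bi-order, so this implication fails in some bi-ordered group exactly when the system $u_1=\dots=u_k=1$, $r>1$ has a solution in some bi-ordered group. Theorem~\ref{thm:reduction} with $l=1$ therefore reduces the quasi-identities of bi-ordered groups to identities of $\mathit{Can}\mathcal{RL}^C$. The second half of the proof encodes a word problem in such quasi-identities.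

The argument uses less than cancellativity and gives more than Theorem~\ref{thm:main}. A residuated lattice is \emph{integrally closed} if it satisfies $x\backslash x=e=x/x$. Cancellative residuated lattices are integrally closed, since $x\backslash x=x\backslash(xe)=e$ and $x/x=(ex)/x=e$. Let $\mathit{Ic}\mathcal{RL}^C$ be the variety of integrally closed members of $\mathcal{RL}^C$. For a bi-ordered group $H$, let $H\overset{\to}{\times}\mathbb Z^-$ be the product monoid $H\times\mathbb Z^-$ ordered lexicographically with $H$ dominating: $(g,\alpha)\le(h,\beta)$ iff $g<h$, or $g=h$ and $\alpha\le\beta$.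

\begin{theorem}\label{thm:strong}
There are a fixed cancellative residuated chain $M_*=\Gamma\overset{\to}{\times}\mathbb Z^-$, with $\Gamma$ a bi-ordered group, and a fixed finite set of variables such that, for every variety $\mathcal V$ with $M_*\in\mathcal V\subseteq\mathit{Ic}\mathcal{RL}^C$, the set of identities of $\mathcal V$ of the form $e\vee t=t$, with $t$ a term over $\{\vee,\cdot,\backslash,e\}$ in those variables, is $\Sigma^0_1$-hard; in particular it is undecidable. This covers the variety generated by $M_*$, the variety $\mathit{Can}\mathcal{RL}^C$, and $\mathit{Ic}\mathcal{RL}^C$ itself.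
\end{theorem}

Sections~\ref{sec:chains}--\ref{sec:identity} prove Theorem~\ref{thm:reduction}, Sections~\ref{sec:word} and~\ref{sec:gamma} contain the group theory, and Section~\ref{sec:end} combines the two. In groups, $g^h=h^{-1}gh$ and $[g,h]=g^{-1}h^{-1}gh$. We write $e\le t$ for the identity $e\vee t=t$.

\section{Reduction to chains}\label{sec:chains}

\begin{lemma}\label{lem:chains}
Let $\mathcal V\subseteq\mathcal{RL}^C$ be a variety. An identity holds in $\mathcal V$ if and only if it holds in every chain that belongs to $\mathcal V$.
\end{lemma}

\begin{proof}
We use two textbook facts. By Birkhoff's theorem, every algebra is a subdirect product of subdirectly irreducible homomorphic images of itself, so an identity holds in $\mathcal V$ iff it holds in the subdirectly irreducible members of $\mathcal V$. By J\'onsson's Lemma, if a class $\mathcal K$ generates a variety all of whose members have distributive congruence lattices, then every subdirectly irreducible member of that variety is a homomorphic image of a subalgebra of an ultraproduct of members of $\mathcal K$. The congruences of a residuated lattice form a sublattice of the congruence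 lattice of its lattice reduct, which is distributive, so the lemma applies to the class of residuated chains. Ultraproducts, subalgebras and homomorphic images of chains are chains. Hence the subdirectly irreducible members of $\mathcal{RL}^C$, and with them those of $\mathcal V$, are chains.
\end{proof}

This is the only place where the hypothesis $\mathcal V\subseteq\mathcal{RL}^C$ is used. It matters because in a chain an identity $e\le t_1\vee\dots\vee t_m$ fails under an assignment exactly when $t_i<e$ for every $i$.

\begin{corollary}\label{cor:re}
The identities of $\mathit{Can}\mathcal{RL}^C$ are the identities valid in all cancellative residuated chains, and they form a $\Sigma^0_1$ set.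
\end{corollary}

\begin{proof}
The chains in $\mathit{Can}\mathcal{RL}^C$ are exactly the cancellative residuated chains. These are the models of finitely many first-order sentences, so by G\"odel's completeness theorem the identities valid in all of them are those provable from these sentences, and proofs can be enumerated.
\end{proof}

All counterexamples to identities in this paper are found in chains of the following kind.

\begin{lemma}\label{lem:lex}
For a bi-ordered group $H$, the ordered monoid $H\overset{\to}{\times}\mathbb Z^-$ is a cancellative residuated chain with $e=(1,0)$ and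
\[
(g,\alpha)\backslash(f,\lambda)=\bigl(g^{-1}f,\min(0,\lambda-\alpha)\bigr),\qquad (f,\lambda)/(h,\beta)=\bigl(fh^{-1},\min(0,\lambda-\beta)\bigr).
\]
In particular $(g,\alpha)\backslash e=(g^{-1},0)$.
\end{lemma}

\begin{proof}
A product of cancellative monoids is cancellative. We have $(g,\alpha)(h,\beta)\le(f,\lambda)$ iff $gh<f$, or $gh=f$ and $\alpha+\beta\le\lambda$. Solved for $(h,\beta)$, this reads: $h<g^{-1}f$, or $h=g^{-1}f$ and $\beta\le\lambda-\alpha$; since $\beta\le0$, the last inequality is equivalent to $\beta\le\min(0,\lambda-\alpha)$. Solved for $(g,\alpha)$, it reads: $g<fh^{-1}$, or $g=fh^{-1}$ and $\alpha\le\min(0,\lambda-\beta)$.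
\end{proof}

\section{Infinitesimals}\label{sec:inf}

\begin{example}\label{ex:R}
Let $M=\mathbb R\overset{\to}{\times}\mathbb Z^-$, with $\mathbb R$ written additively, so $e=(0,0)$. Let $d=(0,-1)$ and $w=(x,\alpha)$. Then $dw=(x,\alpha-1)$ has negative second coordinate, so $dw<e$ iff $x\le0$. Also $w\backslash e=(-x,0)$, so $d(w\backslash e)=(-x,-1)$, and $d(w\backslash e)<e$ iff $x\ge0$. The two \emph{strict} inequalities $dw<e$ and $d(w\backslash e)<e$ together say that $x=0$. The element $d$ lies below $e$, but too little below to cancel any positive real part, so multiplication by $d$ turns $\le$ in $\mathbb R$ into $<$ in $M$.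

An identity cannot name $d$, but it can produce it. For any $\xi=(y,\beta)$ we have $\xi(\xi\backslash e)=(y,\beta)(-y,0)=(0,\beta)$. So the term $\xi(\xi\backslash e)$ always has real part $0$, and the strict inequality $\xi(\xi\backslash e)<e$ makes it an element like $d$.
\end{example}

To use this device we must understand it in an arbitrary chain, where no coordinates are given. \emph{For the rest of this section $M$ is an integrally closed residuated chain.} The hypothesis is used in the form
\begin{equation}\label{eq:IC}
ay\le a\ \Rightarrow\ y\le e,\qquad ya\le a\ \Rightarrow\ y\le e ,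
\end{equation}
which holds because $ay\le a$ means $y\le a\backslash a=e$ and $ya\le a$ means $y\le a/a=e$. Define the set of \emph{infinitesimals}
\[
I=\{c\in M: c\backslash e=e\}.
\]
In a bi-ordered group $I=\{e\}$; in $\mathbb Z^-$ every element is infinitesimal; in $H\overset{\to}{\times}\mathbb Z^-$ we have $I=\{1\}\times\mathbb Z^-$ by Lemma~\ref{lem:lex}.

\begin{lemma}\label{lem:I}
\begin{enumerate}
\item[(a)] $c\in I$ iff $c\le e$ and, for all $u\in M$, $cu\le e$ implies $u\le e$.
\item[(b)] If $c\in I$ and $uc\le e$, then $u\le e$.
\item[(c)] $I$ is a submonoid of $M$.
\item[(d)] $\xi(\xi\backslash e)\in I$ for every $\xi\in M$.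
\item[(e)] Let $d\in I$ and $d<e$. Then $w\in I$ iff $dw<e$ and $d(w\backslash e)<e$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $e\le c\backslash e$ iff $c\le e$. Since $c\backslash e$ is the largest $u$ with $cu\le e$, we have $c\backslash e\le e$ iff every such $u$ is at most $e$.

(b) From $uc\le e$ we get $(cu)c\le c$, so $cu\le e$ by \eqref{eq:IC}, so $u\le e$ by (a).

(c) We have $e\backslash e=e$. For $c,d\in I$, monotonicity gives $cd\le e$; and if $cdu\le e$, then $du\le e$ and then $u\le e$, by (a) for $c$ and for $d$.

(d) Put $v=\xi\backslash e$. Then $\xi v\le e$. If $\xi vu\le e$, then $vu\le\xi\backslash e=v$, so $u\le e$ by \eqref{eq:IC}.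

(e) If $w\in I$, then $dw\le d<e$ and $d(w\backslash e)=d<e$. Conversely, by (a) for $d$ the two inequalities give $w\le e$ and $w\backslash e\le e$; the first gives $e\le w\backslash e$, so $w\backslash e=e$.
\end{proof}

By (a) and (c), if $c\in I$ and $u>e$, then $c^nu>e$ for all $n$; this explains the name. Part (e) is Example~\ref{ex:R} without coordinates. It needs an infinitesimal strictly below $e$, and in a cancellative chain $\xi(\xi\backslash e)<e$ holds exactly when $\xi$ is not invertible: if $\xi v=e$, then $(v\xi)v=ev$ and so $v\xi=e$, while for invertible $\xi$ we have $\xi\backslash e=\xi^{-1}$. In a bi-ordered group the device is therefore empty.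

We can now say ``$w$ equals $e$ up to an infinitesimal''. It remains to show that, up to infinitesimals, we are computing in a bi-ordered group. The difficulty is that $M$ need not have inverses; the most we can ask is that two elements be inverse up to infinitesimals. Call $a,a'\in M$ \emph{partners} if $aa'\in I$ and $a'a\in I$. The relation is symmetric. Let $S$ be the set of elements of $M$ that have a partner.

\begin{proposition}\label{prop:group}
The set $S$ is a submonoid of $M$ containing $I$, and there are a bi-ordered group $H$ and a monoid homomorphism $a\mapsto[a]$ from $S$ onto $H$ such that $[c]=1$ for $c\in I$, $[a']=[a]^{-1}$ for partners $a,a'$, and $[a]>1$ for every $a\in S$ with $a>e$.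
\end{proposition}

\begin{proof}
Every $c\in I$ has the partner $e$, so $e\in I\subseteq S$.

\emph{Step 1: if $a,a'$ are partners and $c\in I$, then $aca'\in I$.} This is the substitute for the normality of a kernel. We verify Lemma~\ref{lem:I}(a). First, $aca'\le aa'\le e$. Let $aca'u\le e$. We cannot multiply by an inverse of $a$; instead we multiply by $a$ itself and apply \eqref{eq:IC}, twice. Multiplying on the right gives $a(ca'ua)\le a$, so $ca'ua\le e$, so $a'ua\le e$ because $c\in I$. Multiplying on the left gives $(aa'u)a\le a$, so $aa'u\le e$, so $u\le e$ because $aa'\in I$.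

\emph{Step 2: $S$ is closed under products.} If $a,a'$ and $b,b'$ are partners, then $(ab)(b'a')=a(bb')a'$ and $(b'a')(ab)=b'(a'a)b$ lie in $I$ by Step 1, so $ab$ and $b'a'$ are partners.

\emph{Step 3: a preorder that ignores infinitesimals.} For $s,t\in S$ put $s\sqsubseteq t$ iff $sc\le t$ for some $c\in I$. (In $H\overset{\to}{\times}\mathbb Z^-$ this gives $(g,\alpha)\sqsubseteq(h,\beta)$ iff $g\le h$.) Taking $c=e$ shows that $s\le t$ implies $s\sqsubseteq t$, so $\sqsubseteq$ is reflexive and, since $M$ is a chain, total. It is transitive: $sc\le t$ and $td\le u$ give $s(cd)\le td\le u$, and $cd\in I$. It is compatible with left multiplication, since $sc\le t$ gives $wsc\le wt$. On the right the infinitesimal has to be moved past the new factor. Let $sc\le t$, let $w\in S$ have the partner $w'$, and put $d=w'cw$, which lies in $I$ by Step 1. Then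
\[
swd=s(ww')cw\le scw\le tw ,
\]
so $sw\sqsubseteq tw$.

\emph{Step 4: the quotient.} Put $s\sim t$ iff $s\sqsubseteq t$ and $t\sqsubseteq s$. By Step 3, $\sim$ is a congruence of the monoid $S$, and $\sqsubseteq$ induces on $H=S/{\sim}$ a total order compatible with multiplication on both sides. For $c\in I$ we have $c\sqsubseteq e$ because $c\le e$, and $e\sqsubseteq c$ because $ec\le c$; so $[c]=1$. For partners $a,a'$ this gives $[a][a']=[a'][a]=1$, so $H$ is a group. Finally, if $[a]\le1$, then $ac\le e$ for some $c\in I$, so $a\le e$ by Lemma~\ref{lem:I}(b). Hence $a>e$ implies $[a]>1$.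
\end{proof}

\section{An identity for each system of equations and inequalities}\label{sec:identity}

Let $\bar u=(u_1,\dots,u_k)$ and $\bar r=(r_1,\dots,r_l)$ be words in letters $x_1^{\pm1},\dots,x_n^{\pm1}$, and consider the system
\begin{equation}\label{eq:system}
u_1=\dots=u_k=1,\qquad r_1>1,\ \dots,\ r_l>1 .
\end{equation}
Take variables $\xi,x_1,\bar x_1,\dots,x_n,\bar x_n$; the variable $\bar x_i$ is to be a partner of $x_i$. For a word $u$ let $u^*$ be the monoid term obtained by replacing each $x_i^{-1}$ by $\bar x_i$, the empty word becoming $e$. Put
\[
\mathcal W=\{u_1^*,\dots,u_k^*\}\cup\{x_i\bar x_i,\ \bar x_ix_i: i\le n\},\qquad \delta=\xi(\xi\backslash e),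
\]
and let $\varepsilon(\bar u;\bar r)$ be the identity
\[
e\ \le\ \delta\ \vee\bigvee_{w\in\mathcal W}\bigl(\delta w\vee\delta(w\backslash e)\bigr)\ \vee\ \bigvee_{j\le l}(r_j^*\backslash e).
\]
It is computed from $\bar u$ and $\bar r$ and uses only $\vee,\cdot,\backslash,e$.

\begin{lemma}\label{lem:dagger}
In an integrally closed residuated chain, $\varepsilon(\bar u;\bar r)$ fails under an assignment if and only if, under this assignment,
\begin{equation}\label{eq:dagger}
\delta<e,\qquad w\in I\ \ (w\in\mathcal W),\qquad r_j^*>e\ \ (j\le l).
\end{equation}
\end{lemma}

\begin{proof}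
The identity fails iff every joinand is less than $e$. The value of $\delta$ lies in $I$ by Lemma~\ref{lem:I}(d), so when $\delta<e$, Lemma~\ref{lem:I}(e) translates $\delta w<e$, $\delta(w\backslash e)<e$ into $w\in I$. In a chain, $r\backslash e<e$ iff $e\not\le r\backslash e$ iff $r\not\le e$ iff $r>e$.
\end{proof}

\begin{proposition}\label{prop:eps}
\begin{enumerate}
\item[(a)] If $\varepsilon(\bar u;\bar r)$ fails in an integrally closed residuated chain, then \eqref{eq:system} has a solution in some bi-ordered group.
\item[(b)] If \eqref{eq:system} has a solution in a bi-ordered group $H$, then $\varepsilon(\bar u;\bar r)$ fails in $H\overset{\to}{\times}\mathbb Z^-$.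
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Take an assignment with \eqref{eq:dagger}, and let $S\to H$ be as in Proposition~\ref{prop:group}. The values of $x_i$ and $\bar x_i$ are partners, so they lie in the submonoid $S$ and $[\bar x_i]=[x_i]^{-1}$. Hence $u([x_1],\dots,[x_n])=[u^*]$ for every word $u$. Now $u_i^*\in I$ gives $[u_i^*]=1$, and $r_j^*>e$ gives $[r_j^*]>1$.

(b) Let $h_1,\dots,h_n\in H$ be a solution. Assign $\xi=(1,-1)$, $x_i=(h_i,0)$, $\bar x_i=(h_i^{-1},0)$. Then $\xi\backslash e=e$, so $\delta=(1,-1)<e$; every $w\in\mathcal W$ takes the value $e\in I$; and $r_j^*=(r_j(h_1,\dots,h_n),0)>e$. The chain is cancellative by Lemma~\ref{lem:lex}, hence integrally closed, and Lemma~\ref{lem:dagger} applies.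
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:reduction}]
By Corollary~\ref{cor:re}, $\varepsilon(\bar u;\bar r)$ fails in $\mathit{Can}\mathcal{RL}^C$ iff it fails in a cancellative residuated chain. Such a chain is integrally closed, and $H\overset{\to}{\times}\mathbb Z^-$ is such a chain, so by Proposition~\ref{prop:eps} this happens iff \eqref{eq:system} has a solution in a bi-ordered group.
\end{proof}

\begin{remark}\label{rem:IC}
Proposition~\ref{prop:eps}(a) fails for chains that are not integrally closed. Take $\bot<e<\top$ with $\bot$ absorbing and $\top\top=\top$. Multiplication is commutative, associative and monotone, and each set $\{y:xy\le z\}$ contains $\bot$ and so has a largest element; thus this is a residuated chain, with $\top\backslash\top=\top\ne e$. For $\xi=\bot$ and $x=\top$ every joinand of $\varepsilon(x;x)$ that contains $\delta$ equals $\bot$, and $x\backslash e=\bot$. So $\varepsilon(x;x)$ fails, although $x=1$, $x>1$ has no solution. Here $\delta=\bot$ is not infinitesimal, and the tests $\delta w<e$ carry no information.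
\end{remark}

\section{The word problem as a quasi-identity}\label{sec:word}

Fix a finitely presented group $G=\langle y_1,\dots,y_m\mid\rho_1,\dots,\rho_d\rangle$ whose word problem, the set of words $w$ in the $y_i^{\pm1}$ with $w=1$ in $G$, is $\Sigma^0_1$-complete. For undecidability alone, a group given by the Novikov--Boone theorem would do. A group with the stronger property is obtained as follows. Let $K\subseteq\mathbb N$ be $\Sigma^0_1$-complete and let
\[
G_0=\langle\sigma,\tau,\sigma',\tau'\mid \tau^{-n}\sigma\tau^n=\tau'^{-n}\sigma'\tau'^n\ (n\in K)\rangle .
\]
In the free group on $\sigma,\tau$ the elements $\sigma_n=\tau^{-n}\sigma\tau^n$ are freely independent, because a product $\sigma_{n_1}^{e_1}\sigma_{n_2}^{e_2}\cdots=\tau^{-n_1}\sigma^{e_1}\tau^{n_1-n_2}\sigma^{e_2}\cdots$ with all $e_i\ne0$ and $n_i\ne n_{i+1}$ is reduced as written. So $G_0$ is the free product of two free groups amalgamated along $\langle\sigma_n:n\in K\rangle\cong\langle\sigma'_n:n\in K\rangle$. In an amalgamated free product the factors embed and intersect exactly in the amalgamated subgroup. Hence $\sigma_n=\sigma'_n$ in $G_0$ forces $\sigma_n\in\langle\sigma_i:i\in K\rangle$,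 that is, $n\in K$. By Higman's embedding theorem \cite{Higman}, a finitely generated group with a recursively enumerable set of defining relations embeds in a finitely presented group $G$. Writing the four generators of $G_0$ as words in the generators of $G$ reduces $K$ to the word problem of $G$, which is $\Sigma^0_1$ as for every finitely presented group.

The quasi-identity $\rho_1=\dots=\rho_d=1\Rightarrow w=1$ holds in all groups iff $w=1$ in $G$, but for bi-ordered groups it is of no use. Bi-ordered groups are torsion-free, since $g>1$ implies $g^n>1$; so for $G=\langle y\mid y^2\rangle$ the implication $y^2=1\Rightarrow y=1$ holds in all of them although $y\ne1$ in $G$. We must encode $G$ without imposing its relators on any group element. The Mihailova-type idea is to replace the word problem of $G$ by a membership problem for a subgroup of a product of two free groups.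

Let $F$ be the free group on $p,q,z$, and let $c_i=[p^i,q]$ for $1\le i\le m$. The kernel of $\langle p\rangle*\langle q\rangle\to\langle p\rangle\times\langle q\rangle$ is free on the commutators $[p^i,q^j]$, $i,j\ne0$ \cite[I.1.3, Prop.~4]{Serre}. So $E=\langle c_1,\dots,c_m\rangle$ is free on $c_1,\dots,c_m$, and $E\subseteq\langle p,q\rangle\cap[F,F]$. The inclusion in $[F,F]$ is the reason for this choice of a free group of rank $m$; it is used only in Section~\ref{sec:gamma}, to find an invariant order. For a word $w$ in the $y_i^{\pm1}$ let $\tilde w=w(c_1,\dots,c_m)\in E$, and let $\theta:E\to G$ be the homomorphism with $c_i\mapsto y_i$. Its kernel is the normal closure in $E$ of $\tilde\rho_1,\dots,\tilde\rho_d$, and $\theta(\tilde w)=1$ iff $w=1$ in $G$.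

\begin{lemma}\label{lem:fiber}
The subgroup $P=\{(u,v)\in E\times E:\theta(u)=\theta(v)\}$ is generated by the pairs $(c_i,c_i)$ and $(\tilde\rho_j,1)$.
\end{lemma}

\begin{proof}
These pairs lie in $P$. The subgroup $P_0$ that they generate contains $(g,g)$ for every $g\in E$, hence $(g,g)^{-1}(\tilde\rho_j,1)(g,g)=(g^{-1}\tilde\rho_jg,1)$, hence $\ker\theta\times1$. For $(u,v)\in P$ we have $uv^{-1}\in\ker\theta$, so $(u,v)=(uv^{-1},1)(v,v)\in P_0$.
\end{proof}

Thus $w=1$ in $G$ iff $(\tilde w,1)$ lies in the finitely generated group $P$. The letter $z$ turns membership in $P$ into membership in an orbit. Automorphisms act on the right. For $(u,v)\in E\times E$ let $\mu_{u,v}$ be the endomorphism of $F$ that fixes $p,q$ and sends $z$ to $uzv^{-1}$. It fixes $E$ pointwise, so $\mu_{u,v}$ followed by $\mu_{u',v'}$ sends $z$ to $uu'zv'^{-1}v^{-1}=(uu')z(vv')^{-1}$. Hence $(u,v)\mapsto\mu_{u,v}$ is a homomorphism from $E\times E$ to $\mathrm{Aut}(F)$. Let $\Phi$ be the free group on $s_1,\dots,s_m,t_1,\dots,t_d$, acting on $F$ through $s_i\mapsto\mu_{c_i,c_i}$ and $t_j\mapsto\mu_{\tilde\rho_j,1}$. We write $g\mapsto g^\phi$ for this action. It fixes $p$ and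 $q$, and
\[
z^{s_i}=c_izc_i^{-1},\qquad z^{t_j}=\tilde\rho_jz .
\]

\begin{lemma}\label{lem:orbit}
For every word $w$ in the $y_i^{\pm1}$, the element $\tilde wz$ lies in the orbit $z^\Phi$ if and only if $w=1$ in $G$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:fiber}, $z^\Phi=\{uzv^{-1}:(u,v)\in P\}$. If $u,v$ are written as reduced words in $p,q$, then $uzv^{-1}$ is a reduced word with one occurrence of $z$, so the element $uzv^{-1}$ determines $u$ and $v$. Hence $\tilde wz\in z^\Phi$ iff $(\tilde w,1)\in P$ iff $\theta(\tilde w)=1$.
\end{proof}

Orbit membership is still an existential statement about $\Phi$, while the conclusion of a quasi-identity is a single equation. So we look for an equation about $z$ that is inherited by the whole orbit. Realize the action of $\Phi$ by conjugation and take elements $a,b$ that commute with $\Phi$; then conjugation by $\phi\in\Phi$ carries the equation $[a^g,b]=1$ to $[a^{g^\phi},b]=1$. Accordingly, let $Q_w$ be the quasi-identity in the variables $p,q,z,s_i,t_j,a,b$ with the premises, for all $i\le m$ and $j\le d$,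
\begin{align}
&[s_i,p]=[s_i,q]=[t_j,p]=[t_j,q]=1,\quad s_i^{-1}zs_i=c_izc_i^{-1},\quad t_j^{-1}zt_j=\tilde\rho_jz,\label{eq:P1}\\
&[a,s_i]=[a,t_j]=[b,s_i]=[b,t_j]=1,\label{eq:P2}\\
&[a^z,b]=1,\label{eq:P3}
\end{align}
and the conclusion $[a^{\tilde wz},b]=1$. Here $c_i,\tilde\rho_j,\tilde w$ are read as words in $p,q$. The premises do not depend on $w$.

\begin{example}\label{ex:C2}
Let $G=\langle y\mid y^2\rangle$ and $c=[p,q]$. Then $P=\{(c^i,c^j):i\equiv j\pmod 2\}$, $z^s=czc^{-1}$, $z^t=c^2z$, and $c^nz\in z^\Phi$ iff $n$ is even. Conjugating $[a^z,b]=1$ by $t$ gives $[a^{c^2z},b]=1$, so $Q_{y^2}$ holds in every group. No premise asks for $c^2=1$: the relator $y^2$ only records which conjugates of $a$ must commute with $b$. Section~\ref{sec:gamma} gives a bi-ordered group in which the premises hold and $[a^{cz},b]\ne1$.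
\end{example}

\begin{lemma}\label{lem:holds}
If $w=1$ in $G$, then $Q_w$ holds in every group.
\end{lemma}

\begin{proof}
Take elements of a group $X$ that satisfy the premises, and let $g\mapsto\hat g$ and $\phi\mapsto\hat\phi$ be the evaluation homomorphisms from $F$ and $\Phi$ to $X$. We claim that $\hat\phi^{-1}\hat g\hat\phi=\widehat{g^\phi}$ for all $g\in F$ and $\phi\in\Phi$. Both sides are homomorphisms in $g$, so for a generator $\phi$ the claim follows from \eqref{eq:P1}. Replacing $g$ by $g^{\phi^{-1}}$ shows that the claim passes from $\phi$ to $\phi^{-1}$, and it passes to products because $(g^\phi)^\psi=g^{\phi\psi}$. By Lemma~\ref{lem:orbit} choose $\phi$ with $z^\phi=\tilde wz$. By \eqref{eq:P2}, $\hat\phi$ commutes with $a$ and $b$, so conjugation by $\hat\phi$ turns \eqref{eq:P3} into the conclusion of $Q_w$.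
\end{proof}

\section{A bi-ordered group that separates the orbits}\label{sec:gamma}

\begin{proposition}\label{prop:gamma}
There is a bi-ordered group $\Gamma$, with elements $p,q,z,s_i,t_j,a,b$ satisfying \eqref{eq:P1}--\eqref{eq:P3}, such that $[a^{\tilde wz},b]>1$ for every word $w$ with $w\ne1$ in $G$.
\end{proposition}

The group is built in layers, each ordered lexicographically over the next, and we first collect the tools. A \emph{positive cone} in a group $X$ is a subset $\Pi$ that is closed under products and conjugation and such that $X$ is the disjoint union of $\Pi$, $\{1\}$ and $\Pi^{-1}$. Bi-orders correspond to positive cones by $g<h\iff g^{-1}h\in\Pi$, and an automorphism preserves the order iff it preserves $\Pi$.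

If $\Lambda$ is a totally ordered set, the free abelian group on $\Lambda$ has the \emph{leading-coefficient order}: a nonzero element is positive if its coefficient at the largest element of its support is positive. A sum of two positive elements is positive, since at the largest index that occurs in either one the coefficients are nonnegative and not both zero. Basis elements are positive, and order-preserving permutations of $\Lambda$ preserve this order.

\begin{lemma}\label{lem:ext}
Let $A$ be a normal subgroup of $X$. If $X/A$ is bi-ordered and $A$ has a bi-order invariant under conjugation by $X$, then $X$ is bi-ordered by: $x>1$ iff $xA>1$ in $X/A$, or $x\in A$ and $x>1$ in $A$.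
\end{lemma}

\begin{proof}
Let $x,x'>1$. Then $xA,x'A\ge1$; if one of these is strict, $xx'A>1$, and otherwise $x,x'$ are positive elements of $A$. Conjugation preserves both kinds of positive elements. For $x\ne1$ exactly one of $x,x^{-1}$ is positive, by the same property of $X/A$ if $x\notin A$ and of $A$ if $x\in A$.
\end{proof}

\begin{lemma}\label{lem:free}
A finitely generated free group $X$ has a bi-order that is preserved by every automorphism acting trivially on $X/[X,X]$.
\end{lemma}

\begin{proof}
Let $\gamma_1=X$, $\gamma_{n+1}=[\gamma_n,X]$ be the lower central series; recall that $[\gamma_i,\gamma_j]\subseteq\gamma_{i+j}$. By theorems of Magnus and Witt, $\bigcap_n\gamma_n=1$ and each $\gamma_n/\gamma_{n+1}$ is free abelian.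

Let $\nu$ be an automorphism that acts trivially on $\gamma_1/\gamma_2$. We show by induction that it acts trivially on each $\gamma_n/\gamma_{n+1}$. For $n\ge2$ this group is generated by the classes of the commutators $[g,h]$ with $g\in\gamma_{n-1}$, $h\in X$, and $[g,h]^\nu=[gg_1,hh_1]$ with $g_1\in\gamma_n$, $h_1\in\gamma_2$. The identities $[gg_1,k]=[g,k]^{g_1}[g_1,k]$ and $[g,hh_1]=[g,h_1][g,h]^{h_1}$ give $[gg_1,hh_1]\equiv[g,hh_1]\equiv[g,h]$ modulo $\gamma_{n+1}$, because $[g_1,k]$ and $[g,h_1]$ lie in $\gamma_{n+1}$ and conjugation is trivial on $\gamma_n/\gamma_{n+1}$.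

Fix a group order on each $\gamma_n/\gamma_{n+1}$. Every $g\ne1$ lies in $\gamma_n\setminus\gamma_{n+1}$ for exactly one $n$, its \emph{depth}; call $g$ positive if its class in $\gamma_n/\gamma_{n+1}$ is positive. Exactly one of $g,g^{-1}$ is positive. If $g,h$ are positive of depths $n<n'$, then $gh$ and $hg$ have the class of $g$ in $\gamma_n/\gamma_{n+1}$; if both have depth $n$, the class of $gh$ is a sum of two positive classes. So products of positive elements are positive. Each $\nu$ as above preserves depth and class, and inner automorphisms are among the $\nu$.
\end{proof}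

Some condition on the automorphisms is needed: an automorphism with $z\mapsto z^{-1}$ preserves no bi-order.

\begin{proof}[Proof of Proposition~\ref{prop:gamma}]
\emph{The group $W$.} Premise \eqref{eq:P1} asks that $\Phi$ act on $F$ by conjugation, so let $W=F\rtimes\Phi$ with $\phi^{-1}g\phi=g^\phi$. Since $E\subseteq[F,F]$, each $\mu_{u,v}$ acts trivially on $F/[F,F]$, and hence so does conjugation by any element of $W$. Let $<$ be the order on $F$ from Lemma~\ref{lem:free}; it is invariant under conjugation by $W$. The quotient $W/F\cong\Phi$ is bi-ordered by the same lemma, so $W$ is bi-ordered by Lemma~\ref{lem:ext}.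

\emph{The conjugates of $a$ and $b$.} If $a$ commutes with $\Phi$, then $a^\omega$ depends only on the coset $\Phi\omega$. The right cosets of $\Phi$ in $W$ are the $\Phi g$, one for each $g\in F$, and $\Phi g\cdot h\phi=\Phi\,\phi^{-1}gh\phi=\Phi(gh)^\phi$. So right multiplication of cosets is the right action of $W$ on the set $F$ given by
\[
g\cdot(h\phi)=(gh)^\phi\qquad(g,h\in F,\ \phi\in\Phi).
\]
It preserves $<$, because right multiplication and $\Phi$ do. Let $U$ and $T$ be free abelian groups with bases $\{a_g\}_{g\in F}$ and $\{b_g\}_{g\in F}$, on which $W$ acts by $a_g^\omega=a_{g\cdot\omega}$ and $b_g^\omega=b_{g\cdot\omega}$.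

\emph{The group $N$.} Premise \eqref{eq:P3} says that $a_z$ commutes with $b_1$, and then $a_g$ must commute with $b_h$ for every $(g,h)$ in the $W$-orbit $O_0$ of $(z,1)$ in $F\times F$. We want no other pair to commute. It suffices to make the commutators $[a_g,b_h]$ central, as in a Heisenberg group, and we let them depend only on the orbit of $(g,h)$; then $W$ acts trivially on them, and any order on them is invariant. Let $\mathcal O$ be the set of $W$-orbits in $F\times F$ other than $O_0$, let $C$ be free abelian on $\{c_O\}_{O\in\mathcal O}$, and set $c_{O_0}=0$. Let $B:U\times T\to C$ be the bilinear map with $B(a_g,b_h)=c_O$ for $O$ the orbit of $(g,h)$. Then $B(u^\omega,t^\omega)=B(u,t)$ for $\omega\in W$. Let $N=U\times T\times C$ with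
\[
(u,t,c)(u',t',c')=\bigl(u+u',\,t+t',\,c+c'+B(u,t')\bigr).
\]
Both bracketings of a triple product have third coordinate $c+c'+c''+B(u,t')+B(u,t'')+B(u',t'')$, and $(u,t,c)$ has the inverse $(-u,-t,-c+B(u,t))$; so $N$ is a group. The subgroup $C=0\times0\times C$ is central and $N/C\cong U\oplus T$. From $(u,0,0)(0,t,0)=(u,t,B(u,t))$ and $(0,t,0)(u,0,0)=(u,t,0)$, together with $[x,y]=(yx)^{-1}xy$, we get
\begin{equation}\label{eq:comm}
[(u,0,0),(0,t,0)]=(0,0,B(u,t)).
\end{equation}
By the invariance of $B$, the maps $(u,t,c)\mapsto(u^\omega,t^\omega,c)$ define an action of $W$ on $N$ by automorphisms. Let $\Gamma=N\rtimes W$, with conjugation by $\omega\in W$ inducing this action.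

\emph{The order.} The set $\mathcal O$ is countable; fix a total order on it and give $C$ the leading-coefficient order, so that $c_O>0$ for every $O\in\mathcal O$. Give $U$ and $T$ the leading-coefficient orders for the order $<$ on the index set $F$, and order $U\oplus T$ lexicographically. Since $C$ is central in $N$, Lemma~\ref{lem:ext} bi-orders $N$. This order is invariant under conjugation by $N$, being a bi-order, and under $W$, which preserves the order of $U\oplus T$ (it preserves $<$) and fixes $C$ pointwise. Every element of $\Gamma$ is a product of an element of $N$ and one of $W$, so Lemma~\ref{lem:ext} with $\Gamma/N\cong W$ bi-orders $\Gamma$. The positive elements of $C$ are positive in $N$ and in $\Gamma$.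

\emph{The elements.} Let $p,q,z,s_i,t_j$ be the generators of $W$, and let $a=(a_1,0,0)$ and $b=(0,b_1,0)$, where the index $1$ is the identity of $F$. Premise \eqref{eq:P1} holds in $W$. Premise \eqref{eq:P2} holds because $1\cdot\phi=1$ for $\phi\in\Phi$. For $g\in F$ we have $1\cdot g=g$, so $a^g=(a_g,0,0)$, and by \eqref{eq:comm}
\[
[a^g,b]=(0,0,c_O),\qquad O\text{ the orbit of }(g,1).
\]
For $g=z$ this is trivial, which is \eqref{eq:P3}. Let $w\ne1$ in $G$. If $(\tilde wz,1)\in O_0$, say $(\tilde wz,1)=(z,1)\cdot h\phi=((zh)^\phi,h^\phi)$, then $h=1$ and $\tilde wz=z^\phi$, contrary to Lemma~\ref{lem:orbit}. So the orbit $O$ of $(\tilde wz,1)$ belongs to $\mathcal O$, and $[a^{\tilde wz},b]=(0,0,c_O)>1$.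
\end{proof}

All the $c_O$ are positive in one and the same order. This is why a single chain $M_*$ serves for all words $w$ in Theorem~\ref{thm:strong}.

\section{Proof of Theorems~\ref{thm:main} and~\ref{thm:strong}}\label{sec:end}

Write each premise in \eqref{eq:P1}--\eqref{eq:P3} in the form $u=1$, an equation $g=h$ becoming $gh^{-1}=1$, and let $\bar u$ be the resulting finite list of words in the letters $p,q,z,s_i,t_j,a,b$. For a word $w$ in the $y_i^{\pm1}$ let $r_w$ be the word $[a^{\tilde wz},b]$ and let $\varepsilon_w=\varepsilon(\bar u;r_w)$. The map $w\mapsto\varepsilon_w$ is computable. Each $\varepsilon_w$ has the form $e\vee t=t$ with $t$ a term over $\{\vee,\cdot,\backslash,e\}$ in one fixed finite set of variables, namely $\xi$, the letters above, and their barred copies. Let $M_*=\Gamma\overset{\to}{\times}\mathbb Z^-$ with $\Gamma$ from Proposition~\ref{prop:gamma}; it is a cancellative residuated chain by Lemma~\ref{lem:lex}.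

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
Let $M_*\in\mathcal V\subseteq\mathit{Ic}\mathcal{RL}^C$. We claim that $\varepsilon_w$ holds in $\mathcal V$ iff $w=1$ in $G$.

If $w\ne1$ in $G$, then by Proposition~\ref{prop:gamma} the system $\bar u=1$, $r_w>1$ has a solution in $\Gamma$, so $\varepsilon_w$ fails in $M_*\in\mathcal V$ by Proposition~\ref{prop:eps}(b).

If $\varepsilon_w$ fails in $\mathcal V$, then by Lemma~\ref{lem:chains} it fails in a chain of $\mathcal V$, which is integrally closed. By Proposition~\ref{prop:eps}(a) some bi-ordered group has elements that satisfy the premises of $Q_w$ and $r_w>1$. So $Q_w$ fails in that group, and $w\ne1$ in $G$ by Lemma~\ref{lem:holds}.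

Thus $w\mapsto\varepsilon_w$ is a many-one reduction of the word problem of $G$, which is $\Sigma^0_1$-complete, to the set of identities in the statement. For the last sentence of the theorem, $M_*$ is a cancellative chain and cancellative residuated lattices are integrally closed, so the variety generated by $M_*$ is contained in $\mathit{Can}\mathcal{RL}^C$, which is contained in $\mathit{Ic}\mathcal{RL}^C$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
With $\mathcal V=\mathit{Can}\mathcal{RL}^C$, the map $w\mapsto\varepsilon_w$ reduces the word problem of $G$ to the set of all identities of $\mathit{Can}\mathcal{RL}^C$, so this set is $\Sigma^0_1$-hard. It is $\Sigma^0_1$ by Corollary~\ref{cor:re}.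
\end{proof}

\begin{thebibliography}{9}

\bibitem{Higman} Higman, Proc. Roy. Soc. London A 262 (1961).

\bibitem{Serre} Serre, \emph{Trees}.

\end{thebibliography}
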